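# A finitely presented lattice-ordered group with soluble word problem and insoluble conjugacy problem

## 1. Equality and conjugacy in lattice-ordered groups: the guess that they are equally hard

Suppose that a lattice-ordered group is given by finitely many generators and relations, and that we can decide when two words in the generators are equal. Can we then decide when they are conjugate? A natural first guess is yes: conjugation has to respect the whole order, so one expects it to have little freedom. We first make the words precise, and then test the guess on the simplest cases, where it holds.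

**Definition.** A *lattice-ordered group* ($\ell$-group) is a group $G$ with a lattice order such that $x\le y$ implies $axb\le ayb$ for all $a,b\in G$. An *$\ell$-subgroup* is a subgroup closed under $\wedge$ and $\vee$. An *$\ell$-ideal* is a normal convex $\ell$-subgroup; these are the kernels of $\ell$-homomorphisms. We write $G^+=\{g:g\ge e\}$ and $|g|=g\vee g^{-1}$.

**Definition.** An $\ell$-group is *finitely presented* if it has the form $(x_1,\dots,x_m;\ r_1(x)=e,\dots,r_k(x)=e)$, the quotient of the free $\ell$-group on $x_1,\dots,x_m$ by the $\ell$-ideal generated by finitely many $\ell$-group words $r_1,\dots,r_k$. (An $\ell$-group word is built from the generators by multiplication, inversion, $\wedge$ and $\vee$.) In a presentation, $a\le b$ abbreviates $a\wedge b=a$.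

**Definition.** The *word problem* of $G$ asks for an algorithm that decides, given a word $w(x)$, whether $w(x)=e$ in $G$. The *conjugacy problem* asks for an algorithm that decides, given words $u(x),v(x)$, whether $g^{-1}ug=v$ for some $g\in G$. We write $u\sim v$ if $u,v$ are conjugate, and $\mathbb N=\{0,1,2,\dots\}$.

We shall use four elementary facts.

**(F1)** $g\vee h=(gh^{-1}\vee e)h$ and $g\wedge h=(g^{-1}\vee h^{-1})^{-1}$. So a subgroup closed under $s\mapsto s\vee e$ is an $\ell$-subgroup, and a partially ordered group in which every $g\vee e$ exists is an $\ell$-group.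

**(F2)** $|g|\ge e$, and $|ab|\le|a||b||a|$. For the first claim: if $x^2\ge e$ then $(x\wedge e)^2=x^2\wedge x\wedge e=x\wedge e$, so $x\wedge e=e$ and $x\ge e$; apply this to $x=|g|$, where $|g|^2\ge g\,g^{-1}=e$. For the second: $ab\le|a||b|\le|a||b||a|$ and $b^{-1}a^{-1}\le|b||a|\le|a||b||a|$.

**(F3)** For $y\ge e$, the convex $\ell$-subgroup generated by $y$ is $\{b:|b|\le y^L\text{ for some }L\in\mathbb N\}$. This set is closed under products by (F2) and under inversion. If $|a|,|b|\le y^L$, then $a\vee b\le y^L$ and $(a\vee b)^{-1}=a^{-1}\wedge b^{-1}\le y^L$, so it is closed under $\vee$, and under $\wedge$ by inversion. If $a\le c\le b$, then $c\le|b|$ and $c^{-1}\le a^{-1}\le|a|$, so it is convex. Clearly every convex $\ell$-subgroup containing $y$ contains it.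

**(F4)** Conjugations are $\ell$-automorphisms. Hence the centralizer of an element, being the fixed set of a conjugation, is an $\ell$-subgroup. In particular, pairwise commuting elements generate an abelian $\ell$-subgroup: the centralizer of each generator contains all generators, hence everything; so the centralizer of any element contains all generators, hence everything.

### Test 1: abelian $\ell$-groups

Here $u\sim v$ means $u=v$, so the two problems coincide. They are in fact soluble, and the proof introduces the group that will carry the whole construction.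

**Free abelian $\ell$-groups are groups of functions.** Let $F_n$ be the $\ell$-group of functions $\mathbb R^n\to\mathbb R$ generated by the coordinate functions, with pointwise operations, written additively. I claim that $F_n$ is the free abelian $\ell$-group on the coordinates. We have to show that an $\ell$-group word $\beta$ that does not vanish identically in some abelian $\ell$-group does not vanish identically in $\mathbb R$. (This is Weinberg's theorem, *Math. Ann.* 151 (1963), that $\mathbb Z$ generates the variety of abelian $\ell$-groups.) Abelian $\ell$-groups are subdirect products of totally ordered abelian groups, so $\beta$ takes a nonzero value in a nonzero totally ordered abelian group, hence in its divisible hull. The statement "$\beta$ takes a nonzero value" is first-order, and the theory of nonzero divisible ordered abelian groups is complete, so the statement holds in $\mathbb R$.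

The word problem of $F_n$ is soluble: "$\beta=0$ on $\mathbb R^n$" is a first-order sentence over $(\mathbb R,+,<)$, whose theory is decidable. As an $\ell$-group, $F_n$ is finitely presented by the commutators of its generators, by (F4).

*Example.* An element $f$ of $F_1$ is $f(1)\,x$ for $x\ge0$ and $f(-1)\,(-x)$ for $x\le0$. So $f\mapsto(f(1),f(-1))$ identifies $F_1$ with $\mathbb Z\times\mathbb Z$, with $x=(1,-1)$; it is onto because $p(x\vee0)+q((-x)\vee0)\mapsto(p,q)$.

**Finitely presented abelian $\ell$-groups.** Let $A$ be a finitely presented $\ell$-group that is abelian, with generators $x_1,\dots,x_n$ and relators $r_1,\dots,r_k$. Since $A$ is abelian, it is the quotient of $F_n$ by the $\ell$-ideal generated by the $r_i$, that is, by $r=\sum|r_i|\ge0$. By (F3), a word $f$ is $0$ in $A$ iff $|f|\le lr$ for some $l\in\mathbb N$. I claim that this holds iff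
$$\text{for all }x\in\mathbb R^n:\quad r(x)=0\ \Rightarrow\ f(x)=0 .\tag{1}$$
If $|f|\le lr$, then (1) is clear. Conversely, assume (1). By induction on words, each word is linear on every cell of a finite subdivision of $\mathbb R^n$ by hyperplanes through $0$: for a join of two subwords, refine by the hyperplanes where two of the linear forms involved agree. Adding the coordinate hyperplanes, we get a subdivision into finitely many pointed polyhedral cones on which both $|f|$ and $r$ are linear. Each cone is generated by finitely many rays. On a generating ray where $r$ vanishes, $|f|$ vanishes too; on the others $r>0$. So for large $l$ we have $|f|\le lr$ on all generating rays and, by linearity on each cone, everywhere.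

Condition (1) is a sentence over $(\mathbb R,+,<)$, so it is decidable. Thus *every finitely presented $\ell$-group that is abelian has soluble word and conjugacy problems.* For instance, with one generator and the relation $x\ge0$, that is $r=|x\wedge0|$, a word is trivial iff it vanishes on $[0,\infty)$, and $A\cong\mathbb Z$.

### Test 2: one element acting on an abelian $\ell$-group with finite order

Next we let a single new element $t$ act. To order the result we use a general construction.

**Lemma 1.** Let $\Gamma$ be a group with a normal subgroup $B$ such that $B$ is an $\ell$-group, conjugation by each element of $\Gamma$ is an $\ell$-automorphism of $B$, and $\Gamma/B$ is a totally ordered group. Put $P=\{g\in\Gamma:gB>e\}\cup B^+$. Then $\Gamma$ is an $\ell$-group with positive cone $P$, and $B$ is a convex $\ell$-subgroup. Moreover $g\vee e$ is $g$ if $gB>e$, it is $e$ if $gB<e$, and it is the join in $B$ if $g\in B$.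

*Proof.* Clearly $PP\subseteq P$ and $P\cap P^{-1}=\{e\}$. Also $P$ is normal, because conjugation preserves the positive cone of $\Gamma/B$ and that of $B$. So $g\le h\iff g^{-1}h\in P$ makes $\Gamma$ a partially ordered group. If $gB>e$ then $g\ge e$, and if $gB<e$ then $g\le e$. Let $g\in B$ and let $b$ be the join of $g$ and $e$ in $B$. An upper bound $x$ of $g,e$ in $\Gamma$ either lies in $B$, and then $x\ge b$; or has $xB>e$, and then $(b^{-1}x)B=xB>e$, so again $x\ge b$. Thus all $g\vee e$ exist, and $\Gamma$ is an $\ell$-group by (F1). If $b\le x\le b'$ with $b,b'\in B$, then $xB=e$, so $B$ is convex. $\square$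

For an $\ell$-automorphism $\theta$ of $B$, let $\mathrm T(B,\theta)=B\rtimes\langle t\rangle$ with $t$ of infinite order and $t^{-1}bt=\theta(b)$, ordered by Lemma 1 with $\mathrm T(B,\theta)/B=\langle t\rangle$ and $t>e$. If $B$ is abelian, then $(t^kc)^{-1}b(t^kc)=c^{-1}\theta^k(b)c=\theta^k(b)$. So $b,b'\in B$ are conjugate iff they lie in one $\theta$-orbit.

Take $B=\mathbb Z^n$ with the componentwise order and $\theta$ a permutation of the coordinates. The orbits are finite, and deciding $b\sim b'$ for $b,b'\in B$ means comparing $b'$ with at most $n!$ vectors. The guess survives.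

### Test 3: one element acting with infinite orbits

Let $B=F_2$ with coordinates $x,z$ and $\theta(f)(x,z)=f(x+z,z)$. The orbits are now infinite. Elements of $B$ are positively homogeneous and continuous, so $f$ is determined by the piecewise linear functions $\varphi_+(x)=f(x,1)$ and $\varphi_-(x)=f(x,-1)$. The map $\theta^k$ turns them into $\varphi_+(x+k)$ and $\varphi_-(x-k)$. Given $f$ and $g$, is $\theta^k(f)=g$ for some $k$? If $\varphi_+$ has a break point, the leftmost one moves by $-k$, so comparing it with the leftmost break point of $g(\cdot,1)$ leaves at most one $k$. If $\varphi_+$ is affine with slope $\alpha\ne0$, its value at $0$ changes by $\alpha k$, and again at most one $k$ is left. If $\varphi_+$ is constant, we look at $\varphi_-$ in the same way. If both are constant, then $\theta^k(f)=f$ for all $k$. So there is at most one equation to test, by the word problem of $B$. The guess survives again.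

It is also known that for any finitely presented $\ell$-group $G=(x_1,\dots,x_m;r(x)=e)$ and $p\ge2$ the finitely presented $\ell$-group
$$G(p)=(a,x_1,\ldots,x_m;\ r(x)=e,\ a\wedge e=e,\ a^{-p}x_ia^p=x_i,\ a^{-k}|x_i|a^k\wedge|x_{i'}|=e)_{1\le i,i'\le m,\ 1\le k<p}$$
has word and conjugacy problems of the same Turing degrees as those of $G$. So this construction does not separate the two problems when they have the same degree in $G$.

## 2. Theorem A and Theorem B

The guess is nevertheless wrong. Recall that a set is *r.e.* if an algorithm can list it. A set $E$ is *m-reducible* to $E'$ if there is a computable $f$ with $n\in E\iff f(n)\in E'$. An r.e. set is *$\Sigma_1$-complete* (m-complete r.e.) if every r.e. set is m-reducible to it.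

There is a finitely presented $\ell$-group with soluble word problem and insoluble conjugacy problem; its underlying group can be taken abelian-by-(infinite cyclic), hence metabelian. More precisely:

**Theorem A.** For every r.e. set $E\subseteq\mathbb N$ there are a finitely presented $\ell$-group $G$ with soluble word problem, whose underlying group is abelian-by-(infinite cyclic), and computable sequences of words $u_n,v_n$ such that for all $n$: $u_n$ and $v_n$ are conjugate in $G$ iff $n\in E$.

With $E$ non-recursive, the conjugacy problem of $G$ is insoluble. The second theorem strengthens this.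

**Theorem B.** (1) There are a finitely presented abelian-by-(infinite cyclic) $\ell$-group $G$ with soluble word problem and one fixed element $u>e$ of $G$ such that the single conjugacy class $\{v:v\sim u\}$ is $\Sigma_1$-complete.
(2) Adding to $G$ the single relation $u=e$ gives a finitely presented metabelian $\ell$-group whose word problem is $\Sigma_1$-complete.
(3) "Abelian-by-(infinite cyclic)" cannot be improved to "abelian".
(4) For every finitely presented $\ell$-group $L$, $L\times G$ is a finitely presented $\ell$-group whose word problem has the same Turing degree as that of $L$ and whose conjugacy problem is $\Sigma_1$-complete.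

Part (3) was proved in Test 1. The rest of the plan is suggested by Tests 2 and 3. We need an $\ell$-automorphism $\theta$ of an abelian $\ell$-group $B$ whose orbit problem is undecidable, although equality in $B$ is decidable; and we need a *finitely presented* ordered group in which $t$ acts on $B$ as $\theta$. We begin with the second requirement.

## 3. Lexicographic mapping tori with a fast-growing central element

**The group $\mathrm T(B,\theta)$ need not be finitely presented.** Take $B=\mathbb Z=\langle x\rangle$ and $\theta=\mathrm{id}$, so that $\mathrm T(B,\theta)$ is $\mathbb Z\times\mathbb Z$ in which $t$ exceeds every power of $x>e$. It is generated by $x$ and $t$. Suppose that finitely many relations in $x,t$ presented it. Evaluating the relators only involves finitely many comparisons of elements $t^\alpha x^\beta$ with $e$, and the answer is the sign of $\alpha$, or that of $\beta$ if $\alpha=0$. In the group $\mathbb Z$ with $x=1$, $t=N$, the same comparison asks for the sign of $\alpha N+\beta$. For $N$ large all these answers agree, so all the finitely many relations hold in $\mathbb Z$ with $x=1$, $t=N$. But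 there $x^{N+1}\le t$ fails, although it holds in $\mathrm T(B,\theta)$. This is a contradiction.

So the trouble is the infinite list $|b|\le t$, $b\in B$. Finitely many relations do not enforce it here. The remedy is a third element $w$ between $B$ and $t$ that commutes with $B$ and which $t$ *multiplies*, faster than it can stretch $B$. In the example, add $w$ with $x\le w$, $[x,w]=e$ and $t^{-1}wt=w^2$. Conjugating $x\le w$ by $t^{-k}$ gives $x\le w_k:=t^kwt^{-k}$, and $w_k^{2^k}=w$, so $x^{2^k}\le w$. One relation now gives all of them.

**The construction.** Let $B=(x_1,\dots,x_n;R)$ be a finitely presented $\ell$-group and $\theta$ an $\ell$-automorphism of $B$. Let $\theta_i(x),\theta_i'(x)$ be words for $\theta(x_i),\theta^{-1}(x_i)$, and put $y=|x_1|\vee\dots\vee|x_n|\ge e$. By (F3) the set $\{b:|b|\le y^L\text{ for some }L\}$ is a convex $\ell$-subgroup; it contains all $x_i$, so it is $B$. Hence there is an integer $C\ge1$ with $|\theta(x_i)|\le y^C$ for all $i$. Fix an integer $M>C$, so $M\ge2$. Define $G=G(B,\theta)$ to be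
$$\bigl(x_1,\dots,x_n,w,t;\ R,\ [x_i,w]=e,\ e\le w,\ e\le t,\ |x_i|\le w,\ t^{-1}wt=w^M,\ t^{-1}x_it=\theta_i(x),\ tx_it^{-1}=\theta'_i(x)\bigr)_{1\le i\le n}.$$

The intended model is $\hat G=(B\times\mathbb Z[1/M])\rtimes\langle t\rangle$, where $t$ has infinite order, $t^{-1}bt=\theta(b)$ for $b\in B$, and $t^{-1}\omega t=M\omega$ for $\omega\in\mathbb Z[1/M]$. Every element is uniquely of the form $t^k\omega b$. The quotient $H=\hat G/B=\mathbb Z[1/M]\rtimes\langle t\rangle$ is totally ordered by: $t^k\omega>e$ iff $k>0$, or $k=0<\omega$. This cone is closed under products since $t^k\omega\,t^{k'}\omega'=t^{k+k'}(M^{k'}\omega+\omega')$; it is normal, because conjugation does not change $k$ and, for $k=0$, multiplies $\omega$ by a power of $M>0$. Conjugation by $t^k\omega c$ acts on $B$ by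
$$(t^k\omega c)^{-1}\,b\,(t^k\omega c)=c^{-1}\theta^k(b)\,c ,\tag{2}$$
an $\ell$-automorphism of $B$. So Lemma 1 makes $\hat G$ an $\ell$-group.

**Proposition 2.** The assignment $x_i\mapsto x_i$, $w\mapsto1\in\mathbb Z[1/M]$, $t\mapsto t$ induces an $\ell$-isomorphism $G\cong\hat G$. Consequently:
(a) if $B$ has soluble word problem, so has $G$;
(b) for $b,b'\in B$: $b\sim b'$ in $G$ iff $\theta^k(b)$ and $b'$ are conjugate in $B$ for some $k\in\mathbb Z$.

*Proof.*

**Step 1. The model satisfies the relations.** This step gives a surjection. The relations $R$ hold because $B$ is an $\ell$-subgroup of $\hat G$; $|x_i|\le w$ holds because $w|x_i|^{-1}$ maps to $1>0$ in $H$; the rest is immediate. Since $t^jwt^{-j}=M^{-j}$, the images generate $\hat G$. So there is a surjective $\ell$-homomorphism $\varphi:G\to\hat G$. It remains to show that $\varphi$ is injective.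

**Step 2. The pieces inside $G$.** This step finds in $G$ the analogues of $B$ and $\mathbb Z[1/M]$. Let $B_G$ be the $\ell$-subgroup of $G$ generated by the $x_i$. It is a homomorphic image of $B$, so all relations valid in $B$ hold in $B_G$. By the last two families of relations, $t^{-1}B_Gt\subseteq B_G$ and $tB_Gt^{-1}\subseteq B_G$, so $t^{-1}B_Gt=B_G$. By (F4), $w$ centralizes $B_G$. Put $w_j=t^jwt^{-j}\ge e$ for $j\in\mathbb Z$. Then $w_{j-1}=t^j(t^{-1}wt)t^{-j}=w_j^M$, so $W=\bigcup_j\langle w_j\rangle$ is an ascending union of cyclic groups. It is normalized by $t$, and it centralizes $B_G$, because $w_j$ centralizes $t^jB_Gt^{-j}=B_G$.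

**Step 3. $|b|\le w_j$ for all $b\in B_G$, $j\in\mathbb Z$.** This is where $M>C$ is used. Conjugating by $t^j$ takes $w_j$ to $w$ and $b$ to another element of $B_G$, so it suffices to take $j=0$. Let $|b|\le y^L$. We have $t^{-1}yt=\bigvee_i|\theta_i(x)|\le y^C$, and by induction $t^{-k}yt^k\le y^{C^k}$ for $k\ge0$, because $t^{-1}y^{C^k}t=(t^{-1}yt)^{C^k}\le y^{C^{k+1}}$. As $y\le w$, we get $t^{-k}|b|t^k\le y^{LC^k}\le w^{LC^k}$. Conjugating back, $|b|\le w_k^{LC^k}$. Choose $k$ with $LC^k\le M^k$. Then $|b|\le w_k^{M^k}=w_0=w$.

**Step 4. $\omega\le t$ for all $\omega\in W$.** This puts $t$ above $W$, again from finitely many relations. From $wt=tw^M$ we get $w^{-1}t=tw^{-M}$, so $tw^{-(M-1)}=w^{-1}tw\ge e$ and $t\ge w^{M-1}\ge w$. Conjugating by powers of $t$, $w_j\le t$ for all $j$. If $i\ge1$, choose $l$ with $M^l\ge i$; then $w_j^i\le w_j^{M^l}=w_{j-l}\le t$. If $i\le0$, then $w_j^i\le e\le t$.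

**Step 5. Every element of $G$ has the form $t^k\omega b$.** Let $S=\{t^k\omega b:k\in\mathbb Z,\ \omega\in W,\ b\in B_G\}$. By Step 2 this is a subgroup, and it contains all generators. We show that it is closed under $s\mapsto s\vee e$. Let $s=t^k\omega b$.

* If $k\ge1$: $(\omega b)^{-1}=\omega^{-1}b^{-1}\le\omega^{-1}w\le t\le t^k$ by Steps 3 and 4. So $s\ge e$ and $s\vee e=s$.
* If $k\le-1$: $s^{-1}=t^{-k}\omega'b'$ for some $\omega'\in W$, $b'\in B_G$, so $s^{-1}\ge e$ by the previous case, and $s\vee e=e$.
* If $k=0$ and $\omega=w_j^i$ with $i\ge1$: $s\ge w_jb\ge e$ by Step 3. If $i\le-1$, the same applied to $s^{-1}=w_j^{-i}b^{-1}$ gives $s\le e$.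
* If $s=b\in B_G$, then $s\vee e\in B_G$.

By (F1), $S$ is an $\ell$-subgroup, so $S=G$.

**Step 6. Injectivity.** If $\varphi(t^kw_j^ib)=e$, then $k=0$ and $i/M^j=0$, so $i=0$. Write $b=\beta(x)$ for a word $\beta$. Then $\beta(x)=e$ in $B$, hence also in $B_G$, so $b=e$ in $G$. Thus $\varphi$ is an isomorphism.

**Step 7. The consequences.** (a) Represent elements of $\hat G$ as $(k,\omega,\beta)$ with $\omega\in\mathbb Z[1/M]$ and $\beta$ a word in the $x_i$. Products are computed by
$$t^k\omega b\cdot t^{k'}\omega'b'=t^{k+k'}\,(M^{k'}\omega+\omega')\,(\theta^{k'}(b)\,b'),$$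
with $\theta^{\pm1}$ applied by substituting $\theta_i$ or $\theta_i'$; inverses similarly; $g\vee e$ by the cases of Lemma 1; the other lattice operations by (F1). So every word in the generators can be put in this form, and $t^k\omega b=e$ iff $k=0$, $\omega=0$ and $b=e$ in $B$. (b) is formula (2). $\square$

If $B$ is abelian, (b) says: $b\sim b'$ in $G$ iff $b'=\theta^k(b)$ for some $k\in\mathbb Z$. Moreover, $B\times\mathbb Z[1/M]$ is then abelian, so $G$ is abelian-by-(infinite cyclic). We now need a complicated $\theta$.

## 4. Reversible counter machines

Since $\theta$ must be bijective, we want a model of computation whose step is a bijection.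

**Definition.** A *machine* $\mathcal M=(Q,d,v,\pi)$ consists of a finite state set $Q$, a number $d$ of integer counters, vectors $v_s\in\mathbb Z^d$ $(s\in Q)$, and a permutation $\pi_\varepsilon$ of $Q$ for each pattern $\varepsilon\in\{0,1\}^d$. The pattern $\varepsilon(X)$ of $X\in\mathbb Z^d$ has $\varepsilon_k=0$ iff $X_k=0$. The step map on $Q\times\mathbb Z^d$ is
$$T(s,X)=(\pi_{\varepsilon(X')}(s),X'),\qquad X'=X+v_s .$$

A step first adds $v_s$ (we say that $s$ is *executed*) and then changes the state according to which counters are zero. $T$ is the composite of $(s,X)\mapsto(s,X+v_s)$ and $(s,X')\mapsto(\pi_{\varepsilon(X')}(s),X')$, both bijections, so $T$ is a bijection. To define $\pi$ we give *rules* "$(s;\text{condition on the pattern of }X')\to s'$". If for each fixed pattern they form a partial injective function of $s$, we extend it arbitrarily to a permutation $\pi_\varepsilon$ of the finite set $Q$.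

*Example.* Let $Q=\{+,-\}$, $d=1$, $v_\pm=\pm1$; let $\pi_\varepsilon$ swap the states if $X'=0$ and be the identity otherwise. Then $(+,-2)\mapsto(+,-1)\mapsto(-,0)\mapsto(-,-1)\mapsto\cdots$, a particle reflected at $0$.

**Definition.** The *reversal* $\mathcal M^R$ has states $s^R$, vectors $v_{s^R}=-v_s$ and permutations $\pi^R_\varepsilon(s^R)=(\pi_\varepsilon^{-1}(s))^R$. Put $\rho(s,X)=(s^R,X+v_s)$.

Its step map $T^R$ runs $\mathcal M$ backward, up to the shift built into $\rho$:
$$T^R(\rho(Tc))=\rho(c).\tag{3}$$
Indeed, if $T(s,X)=(s',X')$, then $\rho(s',X')=(s'^R,X'+v_{s'})$. Adding $-v_{s'}$ gives $X'$, and $\pi_{\varepsilon(X')}^{-1}(s')=s$. The result is $(s^R,X')=\rho(s,X)$. In the example, with $c=(+,-1)$: $Tc=(-,0)$, $\rho(Tc)=(-^R,-1)$, and $T^R$ adds $1$, sees $0$, and gives $(+^R,0)=\rho(c)$.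

**Ordinary counter machines.** An ordinary deterministic counter machine has counters $N_1,\dots,N_l\in\mathbb N$ and a finite state set $S$ with initial and halting states $s_I\ne s_H$. Each $s\ne s_H$ has one instruction: either "add $1$ to $N_i$, go to $s'$", or "if $N_i=0$ go to $s'$, else subtract $1$ from $N_i$ and go to $s''$". By Minsky (*Ann. of Math.* 74 (1961)) and Shepherdson–Sturgis (*J. ACM* 10 (1963)), for every r.e. $E\subseteq\mathbb N$ there is such a machine which, started in $s_I$ with counters $(n,0,\dots,0)$, reaches $s_H$ iff $n\in E$.

Such a machine is not injective: two transitions may lead to the same configuration. One records the history. Number the transitions $1,\dots,D-1$ and keep a counter $h$, replaced by $Dh+\delta$ when transition $\delta$ is made; then $h$ is the list of transitions made, in base $D$ with nonzero digits. The sensible first choice would be $p_n=$ start configuration and $q_n=$ halting configuration. It stops working here: $q_n$ has to be computed from $n$ alone, but the halting configuration contains the history. If a computable sequence $q_n$ agreed with the halting configuration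 whenever $n\in E$, we could read off the number of base-$D$ digits of its $h$, run the machine that many steps, and so decide $E$. The way out is to turn the machine around when it halts, let it undo its whole history, and take as $q_n$ the start configuration *in the reversed copy*.

**Lemma 3.** For every r.e. $E\subseteq\mathbb N$ there are a machine and computable sequences of configurations $p_n,q_n$ such that $p_n,q_n$ lie in the same (two-sided) orbit of its step map iff $n\in E$.

*Proof.* Let $\mathcal N$ be an ordinary machine for $E$ as above. Number its individual transitions (an addition instruction gives one, a test instruction two) as $\delta=1,\dots,D-1$. Transition $\delta$ has a source $\mathrm{src}\,\delta$, a target $\mathrm{tgt}\,\delta$, possibly a test ($N_i=0$ or $N_i\neq0$), and an operation $o_\delta\in\{+1,0,-1\}$ on some $N_i$.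

**Step 1. The table.** This step defines a machine $\mathcal M_0$ that simulates $\mathcal N$ and keeps the history in $h$; the counter $a$ is auxiliary, and $u$ will control the past. The counters are $N_1,\dots,N_l,h,a,u$. The states and vectors are:

* $[s]$ $(s\in S)$: $v=0$.
* $(\delta,1)$: $N_i\mathrel{+}=o_\delta$.
* $(\delta,2)$: $h\mathrel{-}=1$, $a\mathrel{+}=D$.
* $(\delta,3)$: $a\mathrel{+}=\delta$.
* $\langle s,j\rangle$ $(s\in S,\ j\in\mathbb Z/D)$: $a\mathrel{-}=1$, $h\mathrel{+}=1$.
* $r$: $u\mathrel{+}=1$.

The rules, whose conditions refer to the counters after the addition, are: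

* (R1) $[\mathrm{src}\,\delta]$; $u=0$, $a=0$, test of $\delta$ satisfied $\to(\delta,1)$.
* (R2) $(\delta,1)$; $u=0$, $a=0$: if $h\ne0\to(\delta,2)$; if $h=0\to(\delta,3)$.
* (R3) $(\delta,2)$; $u=0$, $a\ne0$: if $h\ne0\to(\delta,2)$; if $h=0\to(\delta,3)$.
* (R4) $(\delta,3)$; $u=0$, $h=0$, $a\ne0\to\langle\mathrm{tgt}\,\delta,\delta\rangle$.
* (R5) $\langle s,j\rangle$; $u=0$, $h\ne0$: if $a\ne0\to\langle s,j-1\rangle$; if $a=0$ and $j=1\to[s]$.
* (R6) $r$: if $u\ne0\to r$; if $u=h=a=0\to[s_I]$.

**Step 2. The rules define a machine.** We check that for each pattern they are a partial injective function of the state. They are a function: for (R1), of the two transitions of a test instruction exactly one has its test satisfied, and in the other rules the alternatives exclude each other. They are injective. Fix a pattern.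

* $(\delta,1)$ is entered only from $[\mathrm{src}\,\delta]$.
* $(\delta,2)$ and $(\delta,3)$ are entered only from $(\delta,1)$ if $a=0$, and only from $(\delta,2)$ if $a\ne0$.
* $\langle s,j\rangle$ is entered, if $h=0$, only from $(\delta,3)$ with $\delta\equiv j\bmod D$ (unique, as $1\le\delta\le D-1$), and, if $h\ne0$, only from $\langle s,j+1\rangle$.
* $[s]$ is entered, if $h\ne0$, only from $\langle s,1\rangle$, and, if $h=0$, only from $r$.
* $r$ is entered only from $r$.

The third item is the reason for the index $j$: several transitions may have the same target $s$, and the index keeps their entries apart.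

**Step 3. Simulation.** We check that $\mathcal M_0$ does what it should. Suppose that $\mathcal N$ passes from $(s,N)$ to $(s',N')$ by $\delta$. Start $\mathcal M_0$ at state $[s]$ with counters $N$, $h\ge0$, $a=0$, $u=0$.

By (R1) we get to $(\delta,1)$, whose execution produces $N'$. If $h>0$, then $(\delta,2)$ is executed exactly $h$ times, turning the pair $(h,a)$ into $(0,Dh)$; if $h=0$ it is skipped. Executing $(\delta,3)$ gives $(0,A)$ with $A=Dh+\delta\ge1$, and the state becomes $\langle s',\delta\rangle$. The $i$-th execution of a state $\langle s',\cdot\rangle$ occurs in state $\langle s',\delta-i+1\rangle$ and results in $(h,a)=(i,A-i)$. For $i<A$ we have $a\ne0$ and the loop goes on. At $i=A\equiv\delta\pmod D$ we have $a=0$ and index $j=1$, so the machine passes to $[s']$. Thus it reaches state $[s']$ with counters $N'$, $h=Dh_{\rm old}+\delta$, $a=0$, $u=0$, and no state $[\cdot]$ occurs strictly in between.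

*Example.* With $D=3$, $h=2$, $\delta=1$ the pair $(h,a)$ runs through $(2,0),(1,3),(0,6),(0,7)$, then $(1,6),(2,5),\dots,(7,0)$, the last seven in states with index $1,0,2,1,0,2,1$.

**Step 4. The whole orbit of the start configuration.** The orbit is two-sided, so the past matters too. Let $c_0$ be the configuration with state $[s_I]$, $N_1=n$ and all other counters $0$; let $c_k=T^kc_0$ $(k\in\mathbb Z)$ and $\mathsf H=[s_H]$. By Step 3, some $c_k$ with $k\ge0$ has state $\mathsf H$ iff $n\in E$. In $c_0$ we have $u=h=a=0$, so by (R6) and bijectivity of $T$ the configuration $c_{-1}$ has state $r$ and $u=-1$, the other counters being those of $c_0$. Since $u=-1\neq0$ there, (R6) gives $c_{-2}$ with state $r$ and $u=-2$; and so on. For all $k\ge1$, $c_{-k}$ has state $r$ and $u=-k$. So no $c_k$ with $k<0$ has state $\mathsf H$.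

**Step 5. Doubling.** Now we turn the machine around at $\mathsf H$. Let $\hat{\mathcal M}$ have states $Q\sqcup Q^R$, vectors from $\mathcal M_0$ and $\mathcal M_0^R$, and permutations $\hat\pi_\varepsilon=\kappa\circ(\pi_\varepsilon\sqcup\pi_\varepsilon^R)$, where $\kappa$ is the transposition $(\mathsf H\ \mathsf H^R)$. Let $\hat T$ be its step map. Put $p_n=c_0$ and $q_n=\rho(c_0)$; as $v_{[s_I]}=0$, $q_n$ is the configuration with state $[s_I]^R$, $N_1=n$ and all other counters $0$. Both are computable from $n$.

If $n\in E$, let $c_K$ be the first $c_k$ $(k\ge0)$ with state $\mathsf H$; then $K\ge1$, since $s_I\ne s_H$. We have $\hat Tc_k=c_{k+1}$ for $0\le k<K-1$, and $\hat Tc_{K-1}=\rho(c_K)$: the state $\mathsf H$ is changed to $\mathsf H^R$, and $v_{\mathsf H}=0$. By (3), $\hat T\rho(c_k)=\rho(c_{k-1})$ for $K\ge k\ge1$, since the state of $c_{k-1}$ is not $\mathsf H$. So $\hat T^{2K}p_n=q_n$.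

If $n\notin E$, no $c_k$ $(k\in\mathbb Z)$ has state $\mathsf H$. So $\hat Tc_k=c_{k+1}$ for all $k\in\mathbb Z$, and the whole $\hat T$-orbit of $p_n$ has states in $Q$. Hence $q_n$, whose state is in $Q^R$, is not in it. $\square$

## 5. Bumps and shears in a free abelian $\ell$-group

Now we let an automorphism of a free abelian $\ell$-group simulate a machine. Let $B=F_{m+1}$ be the free abelian $\ell$-group on $x_1,\dots,x_m,z$, as functions on $\mathbb R^{m+1}$. A configuration will be a point $p\in\mathbb Z^m$. Conjugacy is about elements of $B$, so each $p$ must be represented by a function. The functions in $B$ are positively homogeneous, and there is no constant $1$; so we use $|z|$ as a unit and think of the slice $z=1$.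

**Definition.** For $p\in\mathbb Z^m$ and $a\in\mathbb Z$ let
$$\mathrm{Box}(p)=\{(x,z):|x_i-p_i|z||\le\tfrac14|z|\ \forall i\},\qquad b_p=\Bigl(|z|-4\bigvee_i|x_i-p_i|z||\Bigr)\vee0\in B,$$
$$\chi_a(x_i)=\bigl((2|z|-4|x_i-a|z||)\wedge|z|\bigr)\vee0\in B.$$

For $m=1$ and $z=1$, $b_p$ is a tent of height $1$ over $[p-\frac14,p+\frac14]$, and $\chi_a$ equals $1$ on $[a-\frac14,a+\frac14]$ and $0$ outside $(a-\frac12,a+\frac12)$. In general, $b_p$ vanishes outside $\mathrm{Box}(p)$, and for $q\in\mathbb Z^m$
$$b_p(p,1)=1,\qquad b_p(q,1)=0\ \text{ if }q\ne p.\tag{4}$$
In particular $p\mapsto b_p$ is injective. On $\mathrm{Box}(p)$ the function $\chi_a(x_i)$ is a truth value in units of $|z|$: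
$$\chi_a(x_i)=|z|\ \text{ if }p_i=a,\qquad\chi_a(x_i)=0\ \text{ if }p_i\ne a.\tag{5}$$
In the first case $2|z|-4|x_i-a|z||\ge|z|$. In the second, $|x_i-a|z||\ge|z|-\frac14|z|=\frac34|z|$.

**Definition.** An *admissible shear* is a map $\Phi:(x,z)\mapsto(x+fe_j,z)$, where $f\in B$ is given by a word not involving $x_j$ and, for each $p\in\mathbb Z^m$, $f=f_p|z|$ on $\mathrm{Box}(p)$ with $f_p\in\mathbb Z$.

*Example.* For $m=2$, $f=\chi_0(x_1)$ and $j=2$ define an admissible shear; it moves boxes with $p_1=0$ by one unit in direction $e_2$ and fixes the points of the others. The shear with $f=x_1$ is not admissible: on a box, $x_1$ is not a constant multiple of $|z|$, so the box is deformed. This is why $\chi_a$ has a plateau.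

**Admissible shears permute the bumps.** The map $\Phi$ is a bijection whose inverse is the shear of $-f$. So $\Phi^*:g\mapsto g\circ\Phi$ is an $\ell$-automorphism of $B$: both $\Phi^*$ and its inverse preserve the pointwise operations and map the coordinate functions into $B$. The integer $f_p$ does not depend on $p_j$, because changing $p_j$ only translates the box (at each $z$) in direction $e_j$, and $f$ does not involve $x_j$. So $\tilde\Phi:p\mapsto p+f_pe_j$ is a permutation of $\mathbb Z^m$ with inverse $p\mapsto p-f_pe_j$. On $\mathrm{Box}(p)$ the map $\Phi$ is, at each $z$, the translation by $f_p|z|e_j=(\tilde\Phi(p)-p)|z|$, and it maps $\mathrm{Box}(p)$ onto $\mathrm{Box}(\tilde\Phi(p))$. For a composite $\Phi$ of admissible shears let $\tilde\Phi$ be the composite of the corresponding permutations. By induction on the number of shears, again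
$$\Phi(x,z)=(x+(\tilde\Phi(p)-p)|z|,z)\ \text{ on }\mathrm{Box}(p),\qquad\Phi(\mathrm{Box}(p))=\mathrm{Box}(\tilde\Phi(p)).\tag{6}$$
Hence $b_p\circ\Phi=b_q$ for $q=\tilde\Phi^{-1}(p)$. On $\mathrm{Box}(q)$ we have $b_p(\Phi(x,z))=b_p(x+(p-q)|z|,z)=b_q(x,z)$. If $(x,z)\notin\mathrm{Box}(q)$, then $\Phi(x,z)\notin\mathrm{Box}(p)$, since $\Phi$ is bijective and $\Phi(\mathrm{Box}(q))=\mathrm{Box}(p)$; so both sides are $0$. Iterating, and solving for negative exponents,
$$(\Phi^*)^k(b_p)=b_{\tilde\Phi^{-k}(p)}\qquad(k\in\mathbb Z).\tag{7}$$

**Lemma 4.** Let $\mathcal M=(Q,d,v,\pi)$ be a machine with $Q=\{1,\dots,N\}$ and step map $T$. Let $m=d+2$, name the coordinates of $\mathbb Z^m$ as $y_1,y_2,X_1,\dots,X_d$, and let $\iota(i,X)=(i,0,X)\in\mathbb Z^m$. There is a composite $\Phi$ of admissible shears with $\tilde\Phi\circ\iota=\iota\circ T$.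

So $y_1$ holds the state and the counters are coordinates. Adding $v_s$ is easy. The state change is the delicate part: a shear of $y_1$ may not look at $y_1$, so we cannot simply say "replace $i$ by $j$ if $y_1=i$". The second coordinate $y_2$, normally $0$, serves as a scratch flag.

*Proof.*

**Step 1. Adding the vectors.** Let $V$ be the composite of the shears $X_k\mathrel{+}=\sum_iv_{i,k}\chi_i(y_1)$, $k=1,\dots,d$, where $v_{i,k}$ is the $k$-th entry of $v_i$. They are admissible by (5), and $\tilde V\iota(i,X)=\iota(i,X+v_i)$.

**Step 2. Testing a pattern.** For a pattern $\varepsilon$ let $c_\varepsilon=\bigwedge_kg_k$, where $g_k=\chi_0(X_k)$ if $\varepsilon_k=0$ and $g_k=|z|-\chi_0(X_k)$ if $\varepsilon_k=1$. By (5), on the box of $(y_1,y_2,X)\in\mathbb Z^m$ we have $c_\varepsilon=|z|$ if $\varepsilon(X)=\varepsilon$, and $c_\varepsilon=0$ otherwise.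

**Step 3. A conditional transposition of states.** This is the heart of the lemma. For states $i\ne j$ consider
$$S_1=S_3:\ y_2\mathrel{+}=(\chi_i(y_1)\wedge c_\varepsilon)-(\chi_j(y_1)\wedge c_\varepsilon),\qquad S_2:\ y_1\mathrel{+}=(j-i)\bigl(\chi_1(y_2)-\chi_{-1}(y_2)\bigr).$$
They are admissible: on boxes the added functions are integer multiples of $|z|$, and neither involves the coordinate that it changes. If $\varepsilon(X)=\varepsilon$, then $S_3S_2S_1$ ($S_1$ first) acts on $(y_1,y_2)$ by
$$(i,0)\mapsto(i,1)\mapsto(j,1)\mapsto(j,0),\qquad(j,0)\mapsto(j,-1)\mapsto(i,-1)\mapsto(i,0),$$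
and it fixes $(k,0)$ for $k\ne i,j$. If $\varepsilon(X)\ne\varepsilon$, then $S_1$ and $S_3$ do nothing, and $S_2$ does nothing at $y_2=0$, so all $(k,0)$ are fixed. So on $\iota(Q\times\mathbb Z^d)$ this realizes the transposition $(i\,j)$ of the states conditionally on $\varepsilon(X)=\varepsilon$, leaving $X$ unchanged and $y_2=0$.

**Step 4. Assembling.** Compose such maps for a factorization of $\pi_\varepsilon$ into transpositions, over all $\varepsilon$. Since $X$ does not change, only the block of $\varepsilon=\varepsilon(X)$ acts on a given configuration. This gives $\Psi$ with $\tilde\Psi\iota(i,X)=\iota(\pi_{\varepsilon(X)}(i),X)$. Put $\Phi=\Psi\circ V$. Then $\tilde\Phi\iota(i,X)=\tilde\Psi\iota(i,X+v_i)=\iota(T(i,X))$. $\square$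

Since $\tilde\Phi$ and $T$ are bijective, $\tilde\Phi\iota=\iota T$ implies $\tilde\Phi^k\iota=\iota T^k$ for all $k\in\mathbb Z$.

## 6. Conjugacy as membership in an orbit: proof of Theorem A

Given $E$, take the machine and $p_n,q_n$ from Lemma 3, with step map $T$, and take $\Phi$ from Lemma 4. Let $\theta=\Phi^*$ on the free abelian $\ell$-group $B$ of rank $m+1$, and let $G=G(B,\theta)$. By Test 1, $B$ is finitely presented with soluble word problem. So by Proposition 2, $G$ is a finitely presented $\ell$-group with soluble word problem, and as a group $G\cong(B\times\mathbb Z[1/M])\rtimes\mathbb Z$ is abelian-by-(infinite cyclic).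

Let $u_n,v_n$ be the words for $b_{\iota(p_n)},b_{\iota(q_n)}$ given by the formula for $b_p$; they are computable from $n$. Since $B$ is abelian, Proposition 2(b) and (7) give
$$u_n\sim v_n\iff b_{\tilde\Phi^{-k}(\iota(p_n))}=b_{\iota(q_n)}\text{ for some }k\in\mathbb Z\iff\tilde\Phi^{k}(\iota(p_n))=\iota(q_n)\text{ for some }k\in\mathbb Z,$$
where the last step uses that $p\mapsto b_p$ is injective. As $\tilde\Phi^k\iota=\iota T^k$ and $\iota$ is injective, this holds iff $p_n,q_n$ lie in the same $T$-orbit, that is, iff $n\in E$. $\blacksquare$

Compare with Test 3: there the position of one break point told us $k$. Here a bump is carried through the integer points just as a configuration is carried through a computation, and for non-recursive $E$ no algorithm can tell whether it ever reaches a given place.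

## 7. A single $\Sigma_1$-complete conjugacy class: Theorem B(1)

In any finitely presented $\ell$-group the set of pairs of equal words is r.e. (equational deduction from finitely many axioms and relations), so the conjugacy relation is r.e. Thus "$\Sigma_1$-complete" is the greatest possible complexity.

In Theorem A both words vary with $n$. Now one element $u$ has to be fixed. So the orbit of *one* configuration $p_*$ must contain a configuration computable from $\mu$ iff $\mu\in E$. The machine should enumerate $E$: for $n=1,2,\dots$ compute the $n$-th element $F(n)$ and show it. The configuration shown must depend on $F(n)$ only, for we cannot guess $n$ from $\mu$. So both the history and the number $n$ must be removed, reversibly. The history can be removed by copying the result and then undoing the computation. The number $n$ can be removed because $F$ is injective: $n$ is the result of a computation of $F^{-1}$ on $F(n)$, and running that computation *backward* erases it.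

**Step 1. The functions and ordinary machines.** Let $E\subseteq\{1,2,\dots\}$ be an m-complete r.e. set. Since $E$ is infinite, it is the image of an injective computable $F:\{1,2,\dots\}\to\{1,2,\dots\}$. Regard $F$ as a partial function on $\mathbb N$, undefined at $0$. Put $f_1=F$ and $f_2=F^{-1}$ (defined exactly on $E$). Choose ordinary counter machines $\mathcal N^{(1)},\mathcal N^{(2)}$ with a common list of counters including $R_1,R_2,K$, such that:

* $\mathcal N^{(i)}$ has input register $R_i$, and its instructions do not mention the register $R_{3-i}$ (the "output register");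
* started with input $x$ and all other counters $0$, $\mathcal N^{(i)}$ halts iff $f_i(x)$ is defined, and then $R_i=x$, $K=f_i(x)\ge1$, and all other counters are $0$;
* $\mathcal N^{(i)}$ never re-enters its initial state.

These exist: counter machines compute all partial recursive functions; one lets the computation act on a copy of the input in separate registers and finally empties the working registers. For the last condition, add a new initial state whose instruction tests an empty auxiliary counter and in either case passes to the old initial state; no instruction leads to the new state.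

**Step 2. Blocks that compute without leaving a history.** Let $\mathcal S_i$ be the rule table of Section 4 for $\mathcal N^{(i)}$ with the counter $u$ (and the conditions on it), the state $r$ and (R6) deleted, and write $\mathsf H=[s_H]$. The block $\mathcal B_i$ has the states $s$ of $\mathcal S_i$, copies $\bar s$ with $v_{\bar s}=-v_s$, and two states $\kappa_1,\kappa_2$. Here $\kappa_1$ performs $K\mathrel{-}=1$, $a\mathrel{+}=1$, $R_{3-i}\mathrel{+}=1$, and $\kappa_2$ performs $a\mathrel{-}=1$, $K\mathrel{+}=1$. Its rules are:

* all rules of $\mathcal S_i$;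
* for each rule $(s;\text{cond})\to s'$ of $\mathcal S_i$, the rule $(\bar s';\text{cond})\to\bar s$;
* $(\mathsf H;K\ne0,a=0)\to\kappa_1$;
* $(\kappa_1;a\ne0,K\ne0)\to\kappa_1$ and $(\kappa_1;a\ne0,K=0)\to\kappa_2$;
* $(\kappa_2;K\ne0,a\ne0)\to\kappa_2$ and $(\kappa_2;K\ne0,a=0)\to\bar{\mathsf H}$.

For each pattern these form a partial injective function. The rules of $\mathcal S_i$ do, by Step 2 of Lemma 3; hence so do the barred rules, which are their inverses for each pattern. The state $\mathsf H$ has no outgoing rule in $\mathcal S_i$, so its new rule causes no conflict, and no barred rule enters $\bar{\mathsf H}$, which is therefore entered only from $\kappa_2$. The state $\kappa_1$ is entered from $\mathsf H$ only if $a=0$ and from $\kappa_1$ only if $a\ne0$. The state $\kappa_2$ is entered from $\kappa_1$ only if $K=0$ and from $\kappa_2$ only if $K\ne0$. Note that no condition mentions $R_{3-i}$. Let $\mathtt b_i=[s_I]$ and $\mathtt e_i=\overline{[s_I]}$ for the initial state $s_I$ of $\mathcal N^{(i)}$; both have $v=0$. Write $\langle s;x_1,x_2\rangle$ for state $s$ with $R_1=x_1$, $R_2=x_2$ and all other counters $0$.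

**Step 3. What a block does.** We claim: start $\mathcal B_i$ in state $\mathtt b_i$ with $R_i=x$ and all other counters $0$.

(α) If $f_i(x)$ is defined, it reaches state $\mathtt e_i$ with $R_i=x$, $R_{3-i}=f_i(x)$, all other counters $0$, after some number $k\ge1$ of steps. The states at times $1,\dots,k-1$ are not in $\{\mathtt b_i,\mathtt e_i\}$.

(β) If $f_i(x)$ is undefined, the states at all times $\ge1$ are not in $\{\mathtt b_i,\mathtt e_i\}$.

Until $\mathsf H$ is reached, the run is the simulation of Lemma 3, through configurations $c_0,c_1,\dots$ with states in $\mathcal S_i$. The state $[s_I]$ is not re-entered, because $\mathcal N^{(i)}$ does not re-enter its initial state. This gives (β). In case (α), $\mathsf H$ is first reached at some $c_l$, $l\ge1$, with $K=f:=f_i(x)\ge1$, $a=0$, $R_{3-i}=0$. Then $\kappa_1$ is executed $f$ times, giving $K=0$, $a=f$, $R_{3-i}=f$. Then $\kappa_2$ is executed $f$ times, giving $K=f$, $a=0$ and state $\bar{\mathsf H}$. So the result has been copied.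

Now the history is undone. Each rule step $(s,X)\mapsto(s',X')$ of $\mathcal S_i$, where $X'=X+v_s$, gives the step
$$(\bar s',X'+v_{s'})\mapsto(\bar s,X')=(\bar s,X+v_s),$$
since adding $-v_{s'}$ gives $X'$, which satisfies the condition of the rule. This remains so after adding $f$ to the $R_{3-i}$-entry, since no condition mentions that counter. Since $v_{\mathsf H}=0$, we are now at the barred version $(\bar s,X+v_s)$ of $c_l=(s,X)$, with $f$ added to $R_{3-i}$. So the run passes through the barred versions of $c_l,c_{l-1},\dots,c_0$ and ends at $\mathtt e_i=\overline{[s_I]}$ with the counters of $c_0$, except that $R_{3-i}=f$. None of $c_1,\dots,c_l$ has state $[s_I]$, so the intermediate states differ from $\mathtt b_i,\mathtt e_i$. This proves the claim.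

**Step 4. The full machine.** Now the blocks are chained. Extend the rules of $\mathcal B_i$ to permutations $\pi^i_\varepsilon$ of its state set $Q_i$, with step map $T_i$ and reversal $T_i^R$. Let $\mathcal M$ have states $Q_1\sqcup Q_2\sqcup Q_1^R\sqcup Q_2^R\sqcup\{\sigma\}$, where $\sigma$ performs $R_1\mathrel{+}=1$. Let its permutations be $\lambda\circ(\pi^1_\varepsilon\sqcup\pi^2_\varepsilon\sqcup\pi^{1R}_\varepsilon\sqcup\pi^{2R}_\varepsilon\sqcup\mathrm{id}_\sigma)$, where $\lambda$ is a permutation with
$$\lambda(\mathtt e_1)=\mathtt e_2^R,\quad\lambda(\mathtt b_2^R)=\mathtt b_2,\quad\lambda(\mathtt e_2)=\mathtt e_1^R,\quad\lambda(\mathtt b_1^R)=\sigma,\quad\lambda(\sigma)=\mathtt b_1 .$$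
It maps $Z=\{\mathtt b_i,\mathtt e_i,\mathtt b_i^R,\mathtt e_i^R,\sigma:i=1,2\}$ onto itself (completed arbitrarily there, which is possible because the five prescribed values are distinct) and is the identity off $Z$. Let $\hat T$ be the step map.

**Step 5. The forward orbit of $p_*=\langle\mathtt b_1;1,0\rangle$.** This step shows that all of $E$ appears. For $n\ge1$, by the claim and (3), using $v=0$ on $\mathtt b_i,\mathtt e_i$, iterating $\hat T$ gives
$$\langle\mathtt b_1;n,0\rangle\to\cdots\to\langle\mathtt e_2^R;n,F(n)\rangle\to\cdots\to\langle\mathtt b_2;0,F(n)\rangle\to\cdots\to\langle\mathtt e_1^R;n,F(n)\rangle\to\cdots\to\langle\sigma;n,0\rangle\to\langle\mathtt b_1;n+1,0\rangle .$$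
The segments are as follows. First, $\mathcal B_1$ forward, from $\mathtt b_1$ to $\mathtt e_1$, which $\lambda$ replaces by $\mathtt e_2^R$. Second, $\mathcal B_2$ reversed, along $\rho$ of its run on input $F(n)$, which ends with $R_1=f_2(F(n))=n$; so the reversed run starts at $\langle\mathtt e_2^R;n,F(n)\rangle$ and ends at $\langle\mathtt b_2^R;0,F(n)\rangle$, where $\lambda$ replaces $\mathtt b_2^R$ by $\mathtt b_2$. Third, $\mathcal B_2$ forward, restoring $n$, with $\mathtt e_2$ replaced by $\mathtt e_1^R$. Fourth, $\mathcal B_1$ reversed, along $\rho$ of its run on input $n$, with $\mathtt b_1^R$ replaced by $\sigma$. Finally, $\sigma$ adds $1$ to $R_1$. Strictly inside each segment the states are outside $Z$, so $\lambda$ does not interfere. Hence the forward orbit meets state $\mathtt b_2$ exactly in the configurations $\langle\mathtt b_2;0,F(n)\rangle$, $n\ge1$.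

(To see the pattern, take $F(n)=2n$, which is not a legitimate choice but shows the movement: $(R_1,R_2)$ goes $(1,0),(1,2),(0,2),(1,2),(1,0),(2,0),(2,4),(0,4),\dots$)

**Step 6. The backward orbit of $p_*$.** This step shows that nothing else appears. Since $\lambda^{-1}(\mathtt b_1)=\sigma$, we have $\hat T^{-1}p_*=\langle\sigma;0,0\rangle$. Since $\lambda^{-1}(\sigma)=\mathtt b_1^R$, the configuration before it is the $T_1^R$-preimage of $\langle\mathtt b_1^R;0,0\rangle=\rho(c_0)$, where now $c_0=\langle\mathtt b_1;0,0\rangle$. By (3) this preimage is $\rho(T_1c_0)$. Since $F(0)$ is undefined, (β) says that $T_1^kc_0$ $(k\ge1)$ never has state in $\{\mathtt b_1,\mathtt e_1\}$, so the states of all $\rho(T_1^kc_0)$, $k\ge1$, lie outside $Z$ and are fixed by $\lambda^{-1}$. So the earlier configurations are $\rho(T_1^2c_0),\rho(T_1^3c_0),\dots$, with states in $Q_1^R$, never $\mathtt b_2$.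

Hence for $\mu\ge1$: $\langle\mathtt b_2;0,\mu\rangle$ lies in the two-sided $\hat T$-orbit of $p_*$ iff $\mu\in E$.

**Step 7. Passing to the $\ell$-group.** Apply Lemma 4 to $\mathcal M$ and let $G=G(B,\Phi^*)$, $u=b_{\iota(p_*)}$ and $v_\mu=b_{\iota\langle\mathtt b_2;0,\mu\rangle}$. By (4) and $b_p\ge0$ we have $u>e$. As in Section 6, $v_\mu\sim u$ iff $\mu\in E$. So $E$ is m-reducible to $\{v:v\sim u\}$, which is r.e.; hence this class is $\Sigma_1$-complete. The remaining properties of $G$ are as in Section 6. This proves (1).

## 8. The quotient by $u=e$ and the products $L\times G$: Theorem B(2)–(4)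

**Proof of (2).** We compute the $\ell$-ideal of $G\cong\hat G$ generated by $u$. Let
$$I=\Bigl\{f\in B:|f|\le l\sum_{k\in A}(\Phi^*)^k(u),\ A\subset\mathbb Z\text{ finite},\ l\in\mathbb N\Bigr\}.$$
It is a subgroup closed under $\vee$ and $\wedge$, because $|f+g|$, $|f\vee g|$ and $|f\wedge g|$ are at most $|f|+|g|$. It is convex in $\hat G$: if $f\le g\le f'$ with $f,f'\in I$, then $g\in B$, as $B$ is convex in $\hat G$ by Lemma 1, and $|g|\le|f|+|f'|$. It is normal, because by (2) conjugation by $t^k\omega c$ acts on the abelian $B$ as $(\Phi^*)^k$. It contains $u$, and it is contained in every $\ell$-ideal containing $u$. So it is the $\ell$-ideal generated by $u$.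

By (7), $(\Phi^*)^k(u)=b_{p'}$ with $p'$ running through the $\tilde\Phi$-orbit of $\iota(p_*)$. If $q\in\mathbb Z^m$ is not in this orbit, then by (4) all these $b_{p'}$ vanish at $(q,1)$, while $b_q(q,1)=1$; so $b_q\notin I$. If $q$ is in the orbit, $b_q\in I$. Thus $v_\mu=e$ in $G/I$ iff $\mu\in E$. The word problem of a finitely presented $\ell$-group is r.e., so here it is $\Sigma_1$-complete. Since $G$ is abelian-by-(infinite cyclic), it is metabelian, and quotients of metabelian groups are metabelian.

**Proof of (3).** By Test 1 every finitely presented $\ell$-group that is abelian has soluble word and conjugacy problems.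

**Proof of (4).** The point is that the product is finitely presented; for this we need facts on disjoint elements of an $\ell$-group.

*Disjointness.* For $a,b,c\ge e$ we have $(a\wedge c)(b\wedge c)=ab\wedge ac\wedge cb\wedge c^2\ge ab\wedge c$. So if $a\wedge c=b\wedge c=e$, then $ab\wedge c=e$. Together with (F2) it follows that for each $g$ the polar $\{x:|x|\wedge|g|=e\}$ is a subgroup. It is a convex $\ell$-subgroup: if $a\le x\le b$ with $a,b$ in it, then $x\le|b|$ and $x^{-1}\le|a|$, so $|x|\le|a||b|$; and $|a\vee b|$ and $|a\wedge b|$ are at most $|a|\vee|b|\le|a||b|$. Next, $a(a\wedge b)^{-1}b=a(a^{-1}\vee b^{-1})b=b\vee a$, so $a\wedge b=e$ implies $ab=a\vee b=ba$. Finally put $g^+=g\vee e$ and $g^-=g^{-1}\vee e$. Then $gg^-=e\vee g=g^+$, so $g=g^+(g^-)^{-1}$; and $g^+\wedge g^-=(g\wedge e)g^-=e$, because $g\wedge e=(g^-)^{-1}$.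

**Step 1. A finite presentation.** Let $L$ have generators $a_i$, and $G$ generators $g_j$. Take both sets of relations together with $|a_i|\wedge|g_j|=e$, and let $J$ be the resulting $\ell$-group, with $\ell$-subgroups $L',G'$ generated by the $a_i$ and by the $g_j$. Using the polar of each $g_j$, and then the polar of each $a\in L'$, we get $|a|\wedge|g|=e$ for all $a\in L'$, $g\in G'$. So $L'$ and $G'$ meet trivially: if $x$ is in both, then $|x|=|x|\wedge|x|=e$, so $x\le e$ and $x^{-1}\le e$, that is, $x=e$. They commute elementwise: since $e\le a^\pm\le|a|$ and $e\le g^\pm\le|g|$, the elements $a^\pm$ are disjoint from the $g^\pm$ and commute with them.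

**Step 2. $J=L'\times G'$.** We compute joins in $L'G'$. For $a\in L'$, $g\in G'$ we have $ag=(a^+g^+)(a^-g^-)^{-1}$. Each of $a^+,g^+$ is disjoint from each of $a^-,g^-$, so $a^+g^+\wedge a^-g^-=e$. If $p\wedge q=e$, then $pq^{-1}\vee e=(p\vee q)q^{-1}=pqq^{-1}=p$. So $ag\vee e=a^+g^+=(a\vee e)(g\vee e)$. Hence the subgroup $L'G'$ is closed under $s\mapsto s\vee e$; by (F1) it is an $\ell$-subgroup, equal to $J$, and $J=L'\times G'$ as an $\ell$-group.

**Step 3. $J\cong L\times G$.** The relations of $J$ hold in $L\times G$, so there is a natural map $J\to L\times G$ with $a_i\mapsto(a_i,e)$, $g_j\mapsto(e,g_j)$. Its composites with the natural surjections $L\to L'$, $G\to G'$ are the inclusions of the factors. So these surjections are injective, $L\cong L'$, $G\cong G'$ and $J\cong L\times G$.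

**Step 4. The two problems.** A word is trivial in $L\times G$ iff it becomes trivial in $L$ after putting all $g_j=e$, and in $G$ after putting all $a_i=e$. So the word problem of $L\times G$ is decided by those of $L$ and $G$, the latter being soluble; and $L$ embeds in $L\times G$. Hence it has the degree of that of $L$. Since $(e,u)\sim(e,v)$ in $L\times G$ iff $u\sim v$ in $G$, the conjugacy problem of $L\times G$, which is r.e., is $\Sigma_1$-complete. $\blacksquare$
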